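# Covering the sphere with $d+2$ equal balls

Throughout, $d\ge 1$ is an integer, $n=d+1\ge 2$, and $S=S^{n-1}=S^d$ is the unit sphere of $\mathbb R^n$, with spherical volume $\sigma$ and the angular metric $\angle$. The inner product is $\langle\cdot,\cdot\rangle$, and $\mathcal H^m$ is $m$-dimensional Hausdorff measure ($\mathcal H^0$ counts points).

## 1. Balls, configurations, polyhedra and log-concave functions

**Definition 1 (spherical balls).** For $x\in S$ and $\varphi>0$ let $B(\varphi,x)=\{y\in S:\angle(x,y)\le\varphi\}$. The radius $\varphi$ is *acute* if $0<\varphi<\pi/2$. The volume *covered* by several balls is $\sigma$ of their union.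

For $d=1$ and $\varphi<\pi$ a ball is an arc of length $2\varphi$. For $d=2$ and $\varphi\le\pi$ it is a cap of area $2\pi(1-\cos\varphi)$.

**Definition 2 (configurations).** A configuration is a $K$-tuple $U=(u_1,\dots,u_K)\in S^K$. Put
$$\rho_{ij}=\langle u_i,u_j\rangle,\qquad m_U(\omega)=\max_i\langle\omega,u_i\rangle .$$

For $0<\varphi\le\pi$ we have $\angle(\omega,u_i)\le\varphi$ exactly when $\langle\omega,u_i\rangle\ge\cos\varphi$, so $\bigcup_iB(\varphi,u_i)=\{m_U\ge\cos\varphi\}$. One function encodes the unions for all radii. Example: for $U=(e_1,-e_1)$, $m_U(\omega)=|\omega_1|$.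

**Definition 3 (regular configurations).** $U$ is *regular* if $\rho_{ij}=-\frac1{K-1}$ for all $i\neq j$.

Two antipodal points are regular ($K=2$). Three points on a circle at mutual angle $2\pi/3$ are regular ($K=3$). In $\mathbb R^3$ the points $\frac1{\sqrt3}(1,1,1)$, $\frac1{\sqrt3}(1,-1,-1)$, $\frac1{\sqrt3}(-1,1,-1)$, $\frac1{\sqrt3}(-1,-1,1)$ are regular, since all mutual inner products are $-\frac13$.

Regular configurations exist for $2\le K\le n+1$: the matrix with diagonal $1$ and off-diagonal entries $-\frac1{K-1}$ is positive semidefinite of rank $K-1\le n$, hence a Gram matrix of vectors in $\mathbb R^n$. All of them are congruent, having the same Gram matrix. We write $U^*$ for one of them. Since $|\sum_iu_i^*|^2=K-\frac{K(K-1)}{K-1}=0$, we have $\sum_i u_i^*=0$.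

For $K=n+1$ these are exactly the vertex sets of inscribed regular $(d+1)$-simplices. Indeed, if $n+1$ unit vectors in $\mathbb R^n$ have equal mutual distances, all $\rho_{ij}$ equal some $\rho<1$. The vectors are linearly dependent, so the Gram determinant $(1-\rho)^{n}(1+n\rho)$ vanishes and $\rho=-\frac1n$.

**Definition 4 (the polyhedron of a configuration).** Fix $t>0$. Let
$$T_U=\{x\in\mathbb R^n:\langle x,u_i\rangle\le t\ \ \forall i\},\quad P_i=\{\langle x,u_i\rangle=t\},\quad F_i=T_U\cap P_i,\quad F_{ij}=F_i\cap F_j .$$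
Indices $i\ne j$ are *adjacent* if $\dim F_{ij}=n-2$.

Example in the plane ($n=2$): if $U$ is a regular triple, $T_U$ is an equilateral triangle of inradius $t$, and every pair is adjacent, because each $F_{ij}$ is a vertex, of dimension $0$. If $U=(e_1,-e_1,e_2)$, then $T_U$ is the half-strip $|x_1|\le t$, $x_2\le t$; the pairs $\{1,3\}$ and $\{2,3\}$ are adjacent, and $F_{12}=\emptyset$.

**Definition 5 (log-concavity).** A function $f\ge0$ on a convex set is *log-concave* if $f((1-\theta)z_0+\theta z_1)\ge f(z_0)^{1-\theta}f(z_1)^\theta$ for all $z_0,z_1$ and $\theta\in(0,1)$.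

Gaussians $e^{-|z|^2}$ and indicators of convex sets are examples.

**Prékopa–Leindler inequality (PL).** Let $\theta\in(0,1)$ and let $h,h_0,h_1\ge0$ be measurable on a Euclidean space with $h((1-\theta)z_0+\theta z_1)\ge h_0(z_0)^{1-\theta}h_1(z_1)^\theta$ for all $z_0,z_1$. Then $\int h\ge(\int h_0)^{1-\theta}(\int h_1)^\theta$.

Example: if $h_0,h_1$ are the indicators of intervals of lengths $a,b$ and $h$ is the indicator of their $\theta$-combination, PL says $(1-\theta)a+\theta b\ge a^{1-\theta}b^\theta$, which is AM–GM. In dimension $0$ PL is trivial.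

## 2. The maximal volume of a union of $d+2$ balls

We place $d+2$ balls of the same acute radius on $S^d$ and want to cover as much volume as possible. Are the vertices of an inscribed regular simplex always an optimal choice of centres? The problem is to prove or disprove this. One is allowed to use the case $d=2$, but we shall not need it. The answer is yes.

**Theorem 1.** For every $d\ge1$, every acute $\varphi$ and all $x_1,\dots,x_{d+2}\in S^d$,
$$\sigma\Big(\bigcup_i B(\varphi,x_i)\Big)\le\sigma\Big(\bigcup_i B(\varphi,u_i^*)\Big),$$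
where $u_1^*,\dots,u_{d+2}^*$ are the vertices of an inscribed regular simplex.

**Theorem 2.** Let $2\le K\le d+2$.

(a) For every $\varphi\in(0,\pi]$ and $U\in S^K$, $\sigma(\bigcup_iB(\varphi,u_i))\le\sigma(\bigcup_iB(\varphi,u_i^*))$.

(b) For every nondecreasing $f:[-1,1]\to\mathbb R$, $\int_Sf(m_U)\,d\sigma\le\int_Sf(m_{U^*})\,d\sigma$. If $f$ is strictly increasing, equality holds only for regular $U$.

Uniqueness of the maximizer for a single $\varphi$ is not claimed. It fails for small $\varphi$, when the balls can be moved while staying disjoint.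

## 3. Radii for which counting suffices

**Two balls.** Let $K=2$, $\varphi<\pi/2$. The balls around antipodal points are disjoint, so their union has volume $2\sigma(B(\varphi,x))$, and no union of two balls has more.

**Small radii.** Let $K=n+1$. If $2\varphi\le\arccos(-\frac1n)$, the balls around $U^*$ overlap at most in a null set, so they cover $(n+1)\,\sigma(B(\varphi,x))$, which is clearly maximal. In terms of the cosine, the condition is $\cos\varphi\ge\sqrt{\frac{n-1}{2n}}$.

**Large radii.** Let $K=n+1$. If $\cos\varphi\le\frac1n$, the balls around $U^*$ cover $S$. To see this, note that the Gram matrix of $U^*$ has the eigenvalue $0$ once and $\frac{n+1}n$ with multiplicity $n$. The $n\times n$ matrix $\sum_iu_i^*u_i^{*T}$ has the same nonzero eigenvalues, so it is $\frac{n+1}nI$. For $\omega\in S$ put $a_i=\langle\omega,u_i^*\rangle$ and $M=\max_i a_i$. Then $\sum a_i=0$ (so $M\ge0$) and $\sum a_i^2=\frac{n+1}n$. The numbers $M-a_i$ are nonnegative, so the sum of their squares is at most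 the square of their sum:
$$(n+1)M^2+\tfrac{n+1}n\le(n+1)^2M^2,\qquad\text{i.e. } M\ge\tfrac1n .$$
So $m_{U^*}\ge\frac1n\ge\cos\varphi$ everywhere.

**The circle and beyond.** For $d=1$ ($n=2$) both thresholds equal $\frac12$, so Theorem 1 is proved for $d=1$. For $n\ge3$ the window $\frac1n<\cos\varphi<\sqrt{\frac{n-1}{2n}}$ is nonempty. For $d=2$ it is, roughly, $54.7^\circ<\varphi<70.5^\circ$. There the balls around $U^*$ overlap, and counting says nothing.

## 4. A weight on the whole space in place of a single radius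

A sensible first plan is to fix $\varphi$, take an optimal configuration, write down that the volume is stationary, and deduce regularity. This cannot work for one radius: for small $\varphi$ every configuration with disjoint balls is optimal, so optimality carries no information about the centres. Balls that do not touch exert no influence on each other. We therefore replace the sphere by the whole space, with a positive weight concentrated near the sphere. There, distinct half-spaces always influence each other strongly enough for the argument, as (C) in Section 6 will make precise.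

Fix $t>0$, $\nu>0$ and put
$$G(s)=e^{-\nu(s-1)^2},\qquad g(s)=\tfrac12\int_s^\infty G(\tau)\,d\tau,\qquad V(U)=\int_{T_U}G(|x|^2)\,dx .$$
For $x\in\mathbb R^n$ we write $G(x),g(x)$ for $G(|x|^2),g(|x|^2)$. The chain rule gives $\nabla g(x)=-x\,G(x)$.

**Theorem 3.** Let $3\le K\le n+1$. Every minimizer of $V$ on $S^K$ is regular.

**Polar formula.** This expresses $V$ through $m_U$. Let $Q(r)=\int_0^rG(\varrho^2)\varrho^{n-1}d\varrho$, and let $q(\tau)=Q(t/\tau)$ for $\tau>0$, $q(\tau)=Q(\infty)$ for $\tau\le0$. The ray through $\omega\in S$ stays in $T_U$ up to radius $t/m_U(\omega)$ if $m_U(\omega)>0$, and forever otherwise. So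
$$V(U)=\int_Sq(m_U(\omega))\,d\omega. \tag{1}$$
The function $q$ is bounded and $C^1$ on $\mathbb R$: $q'(\tau)=-G(t^2/\tau^2)\,t^n\tau^{-n-1}$ for $\tau>0$, which tends to $0$ as $\tau\downarrow0$ because $G$ decays so fast, and $q'=0$ for $\tau\le0$. Since $|m_U-m_{U'}|\le\max_i|u_i-u_i'|$, $V$ is continuous on the compact set $S^K$. So minimizers exist. By Theorem 3 they are regular, and regular configurations are congruent, so for $3\le K\le n+1$
$$V(U)\ge V(U^*)\ \text{ for all }U\in S^K,\ \text{ with strict inequality if } U \text{ is not regular.} \tag{2}$$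

**Theorem 3 implies Theorem 1, and Theorem 2(a) for $3\le K\le n+1$ and acute $\varphi$.** Put $t=\cos\varphi\in(0,1)$ and let $\nu\to\infty$; write $V_\nu,Q_\nu,q_\nu$. We first check that $Q_\nu(r)/Q_\nu(\infty)\to0$ for $r<1$ and $\to1$ for $r>1$. For $\varepsilon\in(0,1)$ and $\nu\ge1$ the part of $Q_\nu(\infty)$ coming from $|\varrho^2-1|\ge\varepsilon$ is at most $e^{-(\nu-1)\varepsilon^2}Q_1(\infty)$, while $Q_\nu(\infty)\ge e^{-\nu\varepsilon^2/4}\int_{|\varrho^2-1|\le\varepsilon/2}\varrho^{n-1}d\varrho$. The quotient tends to $0$. Hence $q_\nu(m_U)/Q_\nu(\infty)$ tends to $0$ where $m_U>t$ and to $1$ where $m_U<t$. The set $\{m_U=t\}\subset\bigcup_iP_i\cap S$ is null. By (1) and dominated convergence,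
$$\frac{V_\nu(U)}{Q_\nu(\infty)}\to\sigma\{m_U<\cos\varphi\}=\sigma(S)-\sigma\Big(\bigcup_iB(\varphi,u_i)\Big),$$
and likewise for $U^*$. Now (2), for every $\nu$, gives $\sigma(\bigcup B(\varphi,u_i))\le\sigma(\bigcup B(\varphi,u^*_i))$. For $K=n+1=d+2\ge3$ this is Theorem 1.

**The rest of Theorem 2(a).** If $\varphi\ge\pi/2$, then $\sum_iu_i^*=0$ gives $m_{U^*}\ge0\ge\cos\varphi$, so the balls around $U^*$ cover $S$. The case $K=2$, $\varphi<\pi/2$ was done in Section 3.

**Theorem 2(b).** Regard $m_U$ as a random variable, with $\omega$ uniform on $S$. By (a), $\mathbb P(m_U\ge\tau)\le\mathbb P(m_{U^*}\ge\tau)$ for $\tau\in[-1,1)$; for other $\tau$ both sides agree (they are $1$ for $\tau<-1$ and $0$ for $\tau\ge1$). Let $X,X^*$ be the quantile functions of the two laws, evaluated at the same uniform variable in $(0,1)$. They have the laws of $m_U$ and $m_{U^*}$, and $X\le X^*$ always. So $\mathbb Ef(X)\le\mathbb Ef(X^*)$ for nondecreasing $f$.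

Now let $U$ be non-regular. We claim that the two laws differ. For $K\ge3$: by (1), $V(U)$ depends only on the law of $m_U$, and for, say, $t=\frac12$, $\nu=1$, (2) gives $V(U)>V(U^*)$. For $K=2$ we have $u_1\ne-u_2$; for acute $\varphi$ close enough to $\pi/2$, $2\varphi>\angle(u_1,u_2)$, so the two balls overlap in positive volume, while those around $U^*$ are disjoint. So the unions have different volumes. As the laws differ, $X<X^*$ with positive probability, and for strictly increasing $f$ we get $\mathbb Ef(X)<\mathbb Ef(X^*)$.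

It remains to prove Theorem 3. From now on $3\le K\le n+1$, and $t,\nu$ are fixed.

## 5. Stationarity as a balance of forces on facets

**Properties of $g$.** We need decay and strong log-concavity. The function $g$ is smooth, positive, decreasing, and $g(s)+G(s)\le C_0e^{-s}$ for $s\ge0$. Let $\ell=\log g$ on $[0,\infty)$. Then $\ell'=-G/(2g)<0$. Next, $\ell''\le0$ means $gg''\le g'^2$, i.e. $-G'(s)\int_s^\infty G\le G(s)^2$. This holds since $-G'(s)=2\nu(s-1)G(s)$ and
$$2\nu(s-1)\int_s^\infty G\le\int_s^\infty2\nu(\tau-1)G(\tau)\,d\tau=G(s).$$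
Hence $D^2\log g(x)=2\ell'(|x|^2)I+4\ell''(|x|^2)xx^T\le2\ell'(0)I=-cI$ with $c=G(0)/g(0)>0$. So $\log g(x)+\frac c2|x|^2$ is concave. Since $(1-\theta)|x_0|^2+\theta|x_1|^2-|(1-\theta)x_0+\theta x_1|^2=\theta(1-\theta)|x_0-x_1|^2$, for $\theta\in[0,1]$
$$\log g((1-\theta)x_0+\theta x_1)\ge(1-\theta)\log g(x_0)+\theta\log g(x_1)+\tfrac c2\theta(1-\theta)|x_0-x_1|^2. \tag{3}$$
The weight $G(|x|^2)$ itself is not log-concave: with $r=|x|$ its logarithm $-\nu(1-2r^2+r^4)$ is convex in $r$ near $0$. But it is $g$ that will be integrated over faces.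

**Geometry of the flats.** Let the $u_i$ be pairwise distinct. Since $\langle tu_i,u_j\rangle<t$ for $j\ne i$, a neighborhood of $tu_i$ in $P_i$ lies in $F_i$, so each $F_i$ is a facet (dimension $n-1$). If $u_i=-u_j$, then $P_i\cap P_j=\emptyset$. If $u_i\ne\pm u_j$, then $P_i\cap P_j$ is an $(n-2)$-flat with direction space $\{u_i,u_j\}^\perp$, whose point nearest to $0$ is
$$p_{ij}=\frac{t(u_i+u_j)}{1+\rho_{ij}},\qquad |p_{ij}|^2=\frac{2t^2}{1+\rho_{ij}} .$$
No third hyperplane contains such a flat: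
$$\text{if }u_i\ne\pm u_j\text{ and }k\ne i,j,\text{ then }P_k\not\supset P_i\cap P_j. \tag{4}$$
Otherwise $u_k\perp\{u_i,u_j\}^\perp$, so $u_k$ lies in the plane $\mathrm{span}(u_i,u_j)$, and $\langle p_{ij},u_k\rangle=t$. In this plane the line $\{\langle p_{ij},\cdot\rangle=t\}$ contains $u_i,u_j,u_k$. A line meets the unit circle in at most two points, so $u_k\in\{u_i,u_j\}$, a contradiction.

Hence $P_k\cap P_i\cap P_j$ is empty or of dimension at most $n-3$, so it is null in $P_i\cap P_j$. Also, for fixed $i$, the nonempty flats $P_i\cap P_j$ are distinct for different $j$.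

**Forces.** Put
$$\kappa_{ij}=(1-\rho_{ij}^2)^{-1/2}\int_{F_{ij}}g\,d\mathcal H^{n-2}\ \ (u_i\ne-u_j),\qquad\kappa_{ij}=0\ \ (u_i=-u_j).$$
Since $g>0$ and $F_{ij}$ is convex, $i,j$ are adjacent if and only if $\kappa_{ij}>0$.

**Lemma 1.** For a $C^1$ curve $\delta\mapsto U(\delta)$ of configurations with distinct points, $\frac{d}{d\delta}V=\sum_{i<j}\kappa_{ij}\dot\rho_{ij}$.

*Proof.* Locally in $\delta$, $q(m_U(\omega))$ is Lipschitz in $\delta$, uniformly in $\omega$. At fixed $\delta$, for a.e. $\omega$ the maximum $m_U(\omega)$ is attained by one index $i$ only; this index remains maximizing nearby, so $\dot m_U=\langle\omega,\dot u_i\rangle$. By dominated convergence in (1), and as $q'=0$ on $(-\infty,0]$,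
$$\dot V=\sum_i\int_{\{\langle\omega,u_i\rangle=m_U>0\}}q'(\langle\omega,u_i\rangle)\langle\omega,\dot u_i\rangle\,d\omega .$$
Substitute $x=t\omega/\langle\omega,u_i\rangle$. This maps the domain bijectively onto $F_i$, with $\langle\omega,u_i\rangle=t/|x|$. Central projection scales by $|x|^{-(n-1)}$ and by the cosine $t/|x|$ of the angle between $x$ and the normal $u_i$, so $d\omega=t|x|^{-n}d\mathcal H^{n-1}(x)$. Since $q'(t/|x|)=-G(x)|x|^{n+1}/t$, all powers cancel and
$$\dot V=-\sum_i\int_{F_i}G\,\langle x,\dot u_i\rangle\,d\mathcal H^{n-1}=\sum_i\int_{F_i}\partial_{\dot u_i}g\,d\mathcal H^{n-1}.$$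
As $\dot u_i\perp u_i$, the vector $\dot u_i$ is parallel to $P_i$, and we may use the divergence theorem on the polyhedron $F_i\subset P_i$. If $F_i$ is unbounded, cut it by a large box; the additional terms tend to $0$ by the decay of $g$ and $\nabla g$. The boundary of $F_i$ in $P_i$ is the union of the $F_{ij}$, which overlap in $\mathcal H^{n-2}$-null sets by (4). The outer unit normal at $F_{ij}$ is $(u_j-\rho_{ij}u_i)/\sqrt{1-\rho_{ij}^2}$. Thus
$$\int_{F_i}\partial_{\dot u_i}g=\sum_{j}\int_{F_{ij}}g\,\frac{\langle u_j-\rho_{ij}u_i,\dot u_i\rangle}{\sqrt{1-\rho_{ij}^2}}=\sum_{j\ne i}\kappa_{ij}\langle u_j,\dot u_i\rangle .$$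
Summing over $i$, each pair contributes $\kappa_{ij}(\langle u_j,\dot u_i\rangle+\langle u_i,\dot u_j\rangle)=\kappa_{ij}\dot\rho_{ij}$. $\square$

**Definition 6 (the matrix $N$).** $N$ is the symmetric $K\times K$ matrix with $N_{ij}=\kappa_{ij}$ for $i\ne j$ and $N_{ii}=-\sum_{j\ne i}\rho_{ij}\kappa_{ij}$.

For $U=(e_1,-e_1,e_2)$ in the plane, all $\rho_{ij}$ with $\kappa_{ij}\ne0$ vanish. So $N$ has zero diagonal, $N_{12}=0$, and $N_{13}=N_{23}=g(2t^2)$, because $F_{13}$ and $F_{23}$ are the corners $(\pm t,t)$. This $N$ has a negative eigenvalue, and we shall see that such a $U$ is no minimizer.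

## 6. Five properties of a minimizer

Let $U$ be a minimizer of $V$ on $S^K$.

**(A) The $u_i$ are distinct.** *Purpose: to make Section 5 applicable.* Suppose $u_i=u_j$ with $i\ne j$. Then at most $n$ different vectors occur, and there is a unit vector $v$ with $\langle v,u_l\rangle\le0$ for all $l$: if they do not span $\mathbb R^n$, take $v$ orthogonal to all of them; if they span, they form a basis, and we normalize the solution of $\langle v,u_l\rangle=-1$. With $B$ the unit ball, $T_U\supset\mathrm{conv}(tB\cup\{\tau v\})$ for all $\tau>0$. So all points $\tau v$ with $\tau>t$ are interior to $T_U$. Replace $u_i$ by $v$. As $u_j=u_i$ is still present, $T_U$ becomes $T_U\cap\{\langle x,v\rangle\le t\}$, which cuts off a nonempty open set. Since $G>0$, $V$ strictly decreases, a contradiction.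

**(B) $NU=0$.** *Purpose: to record stationarity.* The claim is
$$\sum_{j\ne i}\kappa_{ij}u_j=-N_{ii}u_i\quad\text{for each }i. \tag{5}$$
Move only $u_i$, with velocity $\varepsilon\perp u_i$. By Lemma 1 and minimality $\langle\sum_{j\ne i}\kappa_{ij}u_j,\varepsilon\rangle=0$. So the sum is a multiple of $u_i$, and the inner product with $u_i$ shows that the factor is $\sum_j\kappa_{ij}\rho_{ij}=-N_{ii}$.

**(C) The adjacency graph on $\{1,\dots,K\}$ is connected.** *Purpose: to ensure that forces link all the points.* We cut $T=T_U$ by a plane. Let $X=\mathrm{span}(u_1,\dots,u_K)$ and $L=X^\perp$. Three distinct unit vectors do not lie on one line through $0$, so $\dim X\ge2$. Fix $i\ne j$. We choose $p,p'$ in the relative interiors of $F_i,F_j$ such that, with $\Pi=\mathrm{span}(p,p')$,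

(a) the projections of $p,p'$ to $X$ are linearly independent;

(b) $\Pi$ misses every nonempty $\Phi=F_{kl}$ ($k\ne l$) of dimension at most $n-3$.

For such $\Phi$ let $\Lambda_\Phi$ be its linear span, of dimension at most $n-2$. An affine hyperplane $P_i$ misses $0$, hence spans $\mathbb R^n$, so it meets a linear subspace of dimension at most $n-1$ in a null set. So we can choose $p\notin\bigcup\Lambda_\Phi$. Since $\langle p,u_i\rangle=t\ne0$, $\mathrm{pr}_Xp\ne0$. Next choose $p'\notin\bigcup(\Lambda_\Phi+\mathbb Rp)$ and $p'\notin L+\mathbb R\,\mathrm{pr}_Xp$; these spaces have dimension at most $n-1$. The last condition gives (a). For (b), suppose $\alpha p+\beta p'\in\Phi$. If $\beta\ne0$, then $p'\in\Lambda_\Phi+\mathbb Rp$, which is excluded. If $\beta=0$, then $\alpha\ne0$ because $0\notin\Phi$, so $p\in\Lambda_\Phi$, which is excluded.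

Let $\Gamma=\{x\in\Pi:\max_l\langle x,u_l\rangle=t\}=\bigcup_kF_k\cap\Pi$. It contains $p$ and $p'$. We show that $\Gamma$ is connected. The cone $D=\{x\in\Pi:\langle x,u_l\rangle\le0\ \forall l\}$ is closed and convex. It contains no line: the direction $w$ of a line in $D$ is orthogonal to all $u_l$, so $w\in L\cap\Pi$, which is $\{0\}$ by (a). So $D$ is $\{0\}$, a ray, or a sector of angle less than $\pi$. The set of unit vectors of $\Pi$ outside $D$ is therefore a circle or an open arc. It is connected, and $\Gamma$ is its image under the continuous map $\omega\mapsto t\omega/m_U(\omega)$.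

Let $I$ be the connected component of $i$ in the adjacency graph, and suppose $j\notin I$. The closed sets $\bigcup_{k\in I}F_k\cap\Pi\ni p$ and $\bigcup_{l\notin I}F_l\cap\Pi\ni p'$ cover the connected set $\Gamma$, so they meet at some $x\in F_{kl}$ with $k\in I$, $l\notin I$. Here $\dim F_{kl}\le n-2$, and by (b) the dimension is not at most $n-3$. So $k,l$ are adjacent, a contradiction.

**(D) $N\succeq0$.** *Purpose: to exploit minimality to second order.*

*Case $\mathrm{rank}\,U=n$.* By (B) the rows of $N$ lie in $\{\eta\in\mathbb R^K:\sum\eta_iu_i=0\}$, which has dimension $K-n\le1$. By (C) $N\ne0$. So $K=n+1$, this space is $\mathbb Ra$ for some vector $a$, and since $N$ is symmetric, $N=\gamma aa^T$ with $\gamma\ne0$. Suppose $\gamma<0$. As $\gamma a_ia_j=\kappa_{ij}\ge0$, we have $a_ia_j\le0$ for all $i\ne j$, with $a_ia_j<0$ for some pair. A third nonzero entry would have the same sign as one of these two. So $a$ has exactly two nonzero entries, of opposite sign, and $a_iu_i+a_ju_j=0$ makes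 $u_i,u_j$ positively proportional, hence equal, contradicting (A). So $\gamma>0$.

*Case $\mathrm{rank}\,U<n$.* There is a free direction. Let $v$ be a unit vector orthogonal to all $u_i$, let $\eta\in\mathbb R^K$, and for small $|\delta|$ put
$$u_i(\delta)=\sqrt{1-\delta^2\eta_i^2}\,u_i+\delta\eta_iv .$$
Then $\rho_{ij}(\delta)=\sqrt{1-\delta^2\eta_i^2}\sqrt{1-\delta^2\eta_j^2}\,\rho_{ij}+\delta^2\eta_i\eta_j$, so
$$\dot\rho_{ij}=\delta\,[2\eta_i\eta_j-\rho_{ij}(\eta_i^2+\eta_j^2)]+O(\delta^3).$$
We check that $\kappa_{ij}(\delta)\to\kappa_{ij}$ as $\delta\to0$.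

- Let $u_i\ne-u_j$. Extend the Gram–Schmidt basis of $u_i,u_j$ to an orthonormal basis with vectors $e_3,\dots,e_n$, and apply Gram–Schmidt to $u_i(\delta),u_j(\delta),e_3,\dots,e_n$. This gives orthogonal maps $O_\delta\to I$ that take $\{u_i,u_j\}^\perp$ onto $\{u_i(\delta),u_j(\delta)\}^\perp$. Parametrize the flat at $\delta$ by $x_\delta(\zeta)=p_{ij}(\delta)+O_\delta\zeta$, $\zeta\in\{u_i,u_j\}^\perp$. By (4), for a.e. $\zeta$ we have $\langle x_0(\zeta),u_k\rangle\ne t$ for all $k\ne i,j$; for such $\zeta$ the indicator of $T_{U(\delta)}$ at $x_\delta(\zeta)$ converges to that of $T_U$ at $x_0(\zeta)$. Since $g(x_\delta(\zeta))\le g(|\zeta|^2)$, which is integrable, dominated convergence applies.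
- Let $u_i=-u_j$, so $\kappa_{ij}=0$ and $\rho_{ij}(\delta)\to-1$. Either $u_i(\delta)=-u_j(\delta)$ and $\kappa_{ij}(\delta)=0$, or, with $\rho_{ij}=\rho_{ij}(\delta)$, the decay of $g$ and $|p_{ij}|^2=2t^2/(1+\rho_{ij})$ give $\kappa_{ij}(\delta)\le(1-\rho_{ij}^2)^{-1/2}e^{-2t^2/(1+\rho_{ij})}\int C_0e^{-|\zeta|^2}d\zeta$, which tends to $0$.

By Lemma 1, $\dot V(\delta)=\delta\big(\sum_{i<j}\kappa_{ij}[2\eta_i\eta_j-\rho_{ij}(\eta_i^2+\eta_j^2)]+o(1)\big)=\delta(\eta^TN\eta+o(1))$. If $\eta^TN\eta<0$, the mean value theorem would give $V(U(\delta))<V(U)$ for small $\delta>0$. So $\eta^TN\eta\ge0$.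

**(E) $N_{ii}>0$ for all $i$.** *Purpose: to allow division later.* By (D) $N_{ii}\ge0$. If $N_{ii}=0$, then $N\succeq0$ forces row $i$ to vanish, so $i$ is adjacent to nobody, contradicting (C).

## 7. Comparing two facets by reflection

**Balance in the plane.** Equation (5) for index $i$, projected to $u_i^\perp$, says $\sum_j\big(\int_{F_{ij}}g\big)\,\nu_{ij}=0$, where $\nu_{ij}$ is the outer unit normal of $F_i$ at $F_{ij}$ and the sum is over $j$ with $u_j\neq\pm u_i$: the forces on the facet $F_i$ balance. For $n=2$, $K=3$ and arcs between neighboring points all less than $\pi$, $T_U$ is a triangle, $F_1$ is the segment from $p_{12}$ to $p_{13}$, and the balance reads $g(p_{12})=g(p_{13})$. As $g$ is strictly decreasing, $|p_{12}|=|p_{13}|$, and $|p_{ij}|^2=2t^2/(1+\rho_{ij})$ gives $\rho_{12}=\rho_{13}$. By symmetry $U$ is regular.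

This stops for $n\ge3$. The sets $F_{ij}$ are now faces of positive dimension, whose shapes depend on all the points. The balance equations become a nonlinear system in all $\rho_{ij}$, with no visible way to read off equality of the $\rho_{ij}$. Property (D) adds only the inequalities $N_{ii}N_{jj}\ge\kappa_{ij}^2$ and their relatives. What helps is the reverse inequality for adjacent pairs, with control of equality. It will come from comparing $F_1$ with the mirror image of $F_2$.

**The reflection.** Let $1,2$ be adjacent and $\rho=\rho_{12}\in(-1,1)$. On $P_1$ use the affine functions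
$$y(x)=t-\langle x,u_2\rangle,\qquad y_k(x)=t-\langle x,u_k\rangle\quad(k\ge3),\qquad\text{so } F_1=\{x\in P_1:y\ge0,\ y_k\ge0\ \forall k\}.$$
Let $R$ be the reflection in $(u_1-u_2)^\perp$, which exchanges $u_1$ and $u_2$, and put $d_k=\frac{\rho_{2k}-\rho_{1k}}{1-\rho}$. For $x\in P_1$, $\langle x,u_1-u_2\rangle=y$ and $|u_1-u_2|^2=2(1-\rho)$, so $Rx=x-\frac{y}{1-\rho}(u_1-u_2)\in P_2$ and
$$t-\langle Rx,u_1\rangle=y,\qquad t-\langle Rx,u_k\rangle=y_k-d_ky. \tag{6}$$
Hence $RF_2=\{x\in P_1:y\ge0,\ y_k\ge d_ky\ \forall k\}$.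

**Lemma 2.** Let $U$ satisfy (A), (B), (E), and let $1,2$ be adjacent. Then $N_{11}N_{22}\le\kappa_{12}^2$. In case of equality, $F_1=RF_2$.

Of course Lemma 2 applies to any adjacent pair, after renumbering. Before proving it, we show that it suffices.

**Proof of Theorem 3 from Lemma 2.** Let $U$ be a minimizer.

**Step I: all pairs are adjacent.** For adjacent $i,j$, (D) gives $N_{ii}N_{jj}\ge\kappa_{ij}^2$ and Lemma 2 gives $\le$, so equality holds. By (D) write $N_{ij}=\langle\beta_i,\beta_j\rangle$ with vectors $\beta_i$, nonzero by (E). For adjacent $i,j$ we have equality in Cauchy–Schwarz with $\langle\beta_i,\beta_j\rangle=\kappa_{ij}>0$, so $\beta_i,\beta_j$ are positive multiples of each other. By (C) all $\beta_i$ are positive multiples of one vector. With $r_i=|\beta_i|>0$ we get $N_{ij}=r_ir_j$ for all $i,j$. In particular $\kappa_{ij}>0$ for all $i\ne j$.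

**Step II: all $\rho_{ij}$ agree.** Take any pair, say $1,2$. By Lemma 2, $F_1=RF_2$. We claim $d_k=0$ for every $k\ge3$.

If $d_k>0$: $F_1=RF_2\subset\{y_k\ge d_ky\}$. On $F_{1k}$ we have $y_k=0$, so $y\le0$, and $y\ge0$ on $F_1$, so $y=0$. Thus $F_{1k}\subset P_1\cap P_k\cap P_2$, of dimension at most $n-3$ by (4). This contradicts the adjacency of $1,k$.

If $d_k<0$: let $x'\in RF_{2k}$, so $x'\in P_1$ and $Rx'\in F_{2k}$. By (6), $y_k(x')=d_ky(x')$. As $x'\in RF_2=F_1$, we have $y_k(x')\ge0$ and $y(x')\ge0$, so $y(x')=0$ and $Rx'=x'\in P_1\cap P_2$. Thus $F_{2k}\subset P_1\cap P_2\cap P_k$, which by (4) contradicts the adjacency of $2,k$.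

So $\rho_{1k}=\rho_{2k}$ for $k\ge3$, and likewise $\rho_{ik}=\rho_{jk}$ for all distinct $i,j,k$. Any two pairs sharing an index have the same inner product, and disjoint pairs $\{i,j\},\{k,l\}$ are linked through $\{j,k\}$. Since $K\ge3$, all $\rho_{ij}$ with $i\ne j$ equal one number $\rho<1$.

**Step III: the value of $\rho$.** By (B), $r_i\sum_jr_ju_j=0$, so $\sum_jr_ju_j=0$. Taking the inner product with $u_i$, $r_i(1-\rho)+\rho\sum_jr_j=0$. So all $r_i$ are equal, and $1+(K-1)\rho=0$. Thus $U$ is regular. $\square$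

The rest of the lecture proves Lemma 2.

## 8. A family of polyhedra from $F_1$ to $RF_2$ and its logarithmic size

From here on $U$ satisfies (A), (B), (E), and $1,2$ are adjacent. The letter $C$ denotes constants that may depend on $U,t,\nu$ but not on $s,y$ or points of space; it may change from place to place. Write $\sin\theta_{1k}=\sqrt{1-\rho_{1k}^2}$, which is the norm of the gradient of $y_k$ in $P_1$; for $k=2$ it is that of $y$.

For $s\in[0,1]$ put
$$S_s=\{x\in P_1:\ y\ge0,\ y_k\ge s\,d_k\,y\ \ (k\ge3)\}.$$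
By (6), $S_0=F_1$ and $S_1=RF_2$; also $S_s\cap\{y=0\}=F_{12}$ for all $s$.

**How to measure $S_s$.** We want a functional of $S_s$ whose derivative at $s=0$ is $\sum_kd_k\kappa_{1k}$ up to a factor, because (5) evaluates this sum. Passing from $0$ to a small $s$, the constraint $y_k\ge0$ is replaced by $y_k\ge sd_ky$, so the face $F_{1k}$ moves inward by about $sd_ky/\sin\theta_{1k}$. With $\int_{S_s}g$ we would get $-\sum_k\frac{d_k}{\sin\theta_{1k}}\int_{F_{1k}}y\,g$, with an unwanted factor $y$. So we integrate $g/y$ instead. This diverges logarithmically at $F_{12}$, where $y=0$, but the divergence does not depend on $s$ and can be subtracted.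

**A toy case.** Let $n=2$, and replace $g$ by the constant $1$. Then $P_1\cap P_2$ is a point $z$, $y_k=y_k(z)+\alpha_ky$ with $y_k(z)>0$, and $S_s=\{0\le y\le Y(s)\}$ with $\frac1{Y(s)}=\max\big(0,\max_k\frac{sd_k-\alpha_k}{y_k(z)}\big)$. If $Y(s)<\infty$, the subtracted integral is $\int_0^\infty(\mathbf 1_{y\le Y(s)}-\mathbf 1_{y<1})\frac{dy}y=\log Y(s)$. Its natural exponential form $e^{-\log Y(s)}=1/Y(s)$ is convex in $s$, as a maximum of affine functions. We shall prove this convexity in general, and the reciprocal $1/Y$ suggests that harmonic means will enter.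

**Coordinates.** Let $M=P_1\cap P_2$. Let $\hat n\in u_1^\perp\cap\mathrm{span}(u_1,u_2)$ be the vector along which $y$ has slope $1$. Then $\hat n\perp M$ and $|\hat n|=1/\sin\theta_{12}$. Write $x\in P_1$ as $x=z+y\hat n$ with $z\in M$, so $d\mathcal H^{n-1}=dz\,dy/\sin\theta_{12}$. Let $y_k(z+y\hat n)=y_k(z)+\alpha_ky$ and
$$Z_s(y)=\{z\in M:\ y_k(z)\ge(sd_k-\alpha_k)y\ \ \forall k\ge3\},\qquad f_s(y)=\int_{Z_s(y)}g(z+y\hat n)\,dz\quad(y\ge0).$$
So $Z_s(y)$ is the slice of $S_s$ at height $y$, and
$$f_s(0)=\int_{F_{12}}g=\sin\theta_{12}\,\kappa_{12}=:m_0>0 .$$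

**Estimates.** *Purpose: to make all integrals below converge.* For $z=p_{12}+\zeta\in M$ we have $\zeta\perp p_{12},\hat n$, so $|z+y\hat n|^2=|\zeta|^2+|p_{12}+y\hat n|^2$ and
$$g(z+y\hat n)\le C_0e^{-|\zeta|^2-|p_{12}+y\hat n|^2}. \tag{7}$$
In particular $f_s(y)\le Ce^{-|p_{12}+y\hat n|^2}$. Next we claim
$$|f_s(y)-m_0|\le Cy\qquad(0\le y\le1,\ s\in[0,1]). \tag{8}$$
First, $|\nabla g|=|x|G(x)\le C e^{-|x|^2/2}\le Ce^{-|\zeta|^2/2}$ gives $\int_M|g(z+y\hat n)-g(z)|\,dz\le Cy$. Second, the symmetric difference of $Z_s(y)$ and $Z_s(0)=F_{12}$ lies in $\bigcup_k\{z\in M:|y_k(z)|\le C_ky\}$ with $C_k=|\alpha_k|+|d_k|$. If $y_k$ is not constant on $M$, this set is a slab of width $O(y)$, over which $e^{-|\zeta|^2}$ has integral $O(y)$. If $y_k$ is constant on $M$, the constant is nonzero by (4) and nonnegative since $F_{12}\ne\emptyset$. So the set is empty for $y$ below a positive threshold, and above the threshold the bounded contribution is also $O(y)$. This proves (8).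

On $M\cap\{|y_k(z+y\hat n)|\le s|d_k|y\}$ we have $|y_k(z)|\le C_ky$, so the same argument, together with (7), gives for each $k\ge3$, all $s\in[0,1]$ and $y>0$
$$\int_{M\cap\{|y_k(z+y\hat n)|\le s|d_k|y\}}g(z+y\hat n)\,dz\le C\min(1,y)\,e^{-|p_{12}+y\hat n|^2}. \tag{9}$$

**Definition 7 (logarithmic size).** For $s\in[0,1]$ put
$$E(s)=\int_0^\infty\big(f_s(y)-m_0\mathbf 1_{y<1}\big)\frac{dy}y,\qquad W(s)=e^{-E(s)/m_0}>0 .$$

The integral converges at $0$ by (8) and at $\infty$ by (7). In the toy case, $m_0=1$ and $W=1/Y$.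

## 9. One-sided derivatives of $W$ at the ends

**Step 1: the derivative of $E$ at $0$.** *Purpose: to connect $E$ with the forces $\kappa_{1k}$.* We claim
$$E'(0^+)=-\sin\theta_{12}\sum_{k\ge3}d_k\kappa_{1k}. \tag{10}$$
We have
$$E(s)-E(0)=\sin\theta_{12}\int_{P_1\cap\{y>0\}}(\mathbf 1_{S_s}-\mathbf 1_{S_0})\,\frac gy\,d\mathcal H^{n-1}.$$
Let $a_k=\mathbf 1[y_k\ge sd_ky]$ and $b_k=\mathbf 1[y_k\ge0]$, and telescope over $k\ge3$:
$$\mathbf 1_{S_s}-\mathbf 1_{S_0}=\prod a_k-\prod b_k=\sum_k\Big(\prod_{j<k}a_j\Big)(a_k-b_k)\Big(\prod_{j>k}b_j\Big)\qquad\text{on }\{y>0\}.$$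
If $a_k\ne b_k$, then $|y_k|\le s|d_k|y$, so by (9) each term gives an absolutely convergent integral. Consider the $k$-th term, without the factor $\sin\theta_{12}$. We show that it equals $-sd_k\kappa_{1k}+o(s)$. If $d_k=0$ it vanishes. Let $d_k\ne0$.

*Case $u_k=-u_1$.* Then $y_k\equiv2t$ on $P_1$, and $d_k=\frac{-\rho+1}{1-\rho}=1$. So $a_k-b_k$ is supported in $y>2t/s$, and by (7) the term is at most $C\int_{2t/s}^\infty e^{-|p_{12}+y\hat n|^2}\frac{dy}y=o(s)$. Also $\kappa_{1k}=0$.

*Case $u_k\ne\pm u_1$.* Let $n_k\in u_1^\perp\cap\mathrm{span}(u_1,u_k)$ be the vector along which $y_k$ has slope $1$; then $n_k\perp P_1\cap P_k$ and $|n_k|=1/\sin\theta_{1k}$. Write $x=x_0+sd_k\tau n_k$ with $x_0\in P_1\cap P_k$, $\tau\in\mathbb R$. Then $y_k(x)=sd_k\tau$ and $d\mathcal H^{n-1}=\frac{s|d_k|}{\sin\theta_{1k}}\,dx_0\,d\tau$. Let $y=y(x)>0$. If $d_k>0$, then $a_k=\mathbf 1[\tau\ge y]$ and $b_k=\mathbf 1[\tau\ge0]$. If $d_k<0$, then $a_k=\mathbf 1[\tau\le y]$ and $b_k=\mathbf 1[\tau\le0]$. In both cases,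 up to null sets, $a_k-b_k=-\mathrm{sgn}(d_k)\mathbf 1[0<\tau<y(x)]$. So the term is
$$-\frac{s\,d_k}{\sin\theta_{1k}}\int_{P_1\cap P_k}dx_0\int_0^\infty d\tau\ \mathbf 1[\tau<y(x)]\,\frac{g(x)}{y(x)}\prod_{j<k}a_j\prod_{j>k}b_j .$$
It remains to find the limit of the double integral as $s\to0^+$.

*Majorant.* We have $y(x)=y(x_0)+sd_k\omega_k\tau$, where $\omega_k$ is the slope of $y$ along $n_k$. Let $s|d_k\omega_k|\le\frac14$ and $0<\tau<y(x)$. Then $|y(x)-y(x_0)|\le\frac14y(x)$, so $\frac45y(x_0)\le y(x)\le\frac43y(x_0)$; in particular $\tau<\frac43y(x_0)$ and $y(x)\ge\frac23y(x_0)>0$. With $\xi=x_0-p_{1k}$ we have $\xi\perp\mathrm{span}(u_1,u_k)\ni p_{1k},n_k$, so $|x|\ge|\xi|$ and $g(x)\le g(|\xi|^2)$. So the integrand is at most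
$$\mathbf 1[0<\tau<\tfrac43y(x_0)]\,\frac3{2y(x_0)}\,g(|\xi|^2),$$
whose integral is at most $\frac43\cdot\frac32\int g(|\xi|^2)d\xi=2\int g(|\xi|^2)d\xi<\infty$.

*Limit.* As $s\to0^+$, $x\to x_0$. By (4), applied to the pair $1,k$ and every other index, for a.e. $x_0\in P_1\cap P_k$ we have $y(x_0)\ne0$ and $y_j(x_0)\ne0$ for $j\ge3$, $j\ne k$. At such points $a_j$ and $b_j$ both converge to $\mathbf 1[y_j(x_0)\ge0]$, and $\mathbf 1[0<\tau<y(x)]\to\mathbf 1[0<\tau<y(x_0)]$ for $\tau\notin\{0,y(x_0)\}$. By dominated convergence the double integral tends to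
$$\int_{F_{1k}}g(x_0)\Big(\int_0^{y(x_0)}\frac{d\tau}{y(x_0)}\Big)dx_0=\int_{F_{1k}}g=\sin\theta_{1k}\,\kappa_{1k}.$$
This proves (10). The inner integral equals $1$ precisely because of the weight $1/y$.

**Step 2: the derivatives of $W$.** *Purpose: to insert the balance equation.* Take inner products of (5) for $i=1$ with $u_2$ and with $u_1$:
$$\kappa_{12}+\sum_{k\ge3}\kappa_{1k}\rho_{2k}=-N_{11}\rho,\qquad\kappa_{12}\rho+\sum_{k\ge3}\kappa_{1k}\rho_{1k}=-N_{11}.$$
Subtracting and dividing by $1-\rho$, $\sum_{k\ge3}d_k\kappa_{1k}=N_{11}-\kappa_{12}$. Since $m_0=\sin\theta_{12}\kappa_{12}$, (10) becomes $E'(0^+)/m_0=1-N_{11}/\kappa_{12}$.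

For the other end, exchange the roles of $1$ and $2$, marking the resulting objects by a tilde. On $P_2$, for $x\in P_1$, (6) says $\tilde y(Rx)=y$ and $\tilde y_k(Rx)=y_k-d_ky$, and $\tilde d_k=-d_k$. So $\tilde y_k\ge(1-s)\tilde d_k\tilde y$ at $Rx$ means $y_k-d_ky\ge-(1-s)d_ky$, i.e. $y_k\ge sd_ky$. Thus $RS_s=\tilde S_{1-s}$. As $R$ is an isometry with $g\circ R=g$, and $m_0$ is the same for both, $E(s)=\tilde E(1-s)$, so $E'(1^-)/m_0=-(1-N_{22}/\kappa_{12})$. Since $W'=-\frac{E'}{m_0}W$,
$$W'(0^+)=W(0)\Big(\frac{N_{11}}{\kappa_{12}}-1\Big),\qquad W'(1^-)=W(1)\Big(1-\frac{N_{22}}{\kappa_{12}}\Big). \tag{11}$$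

## 10. Harmonic interpolation and the convexity of $W$

**Step 3: $W$ is convex on $[0,1]$.** *Purpose: to compare the two end slopes.* Let $s_0,s_1\in[0,1]$, $\alpha\in(0,1)$, $s=(1-\alpha)s_0+\alpha s_1$.

The constraints of $S_s$ contain the product $sy$. If we combine $x_0\in S_{s_0}$ and $x_1\in S_{s_1}$ with weights $1-\theta,\theta$, the right sides $s_0d_ky_0$ and $s_1d_ky_1$ are averaged. To land in $S_s$, whatever the sign of $d_k$, we want $(1-\theta)s_0y_0+\theta s_1y_1=sy$ with $y=(1-\theta)y_0+\theta y_1$. So, given $y_0,y_1>0$, let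
$$\frac1y=\frac{1-\alpha}{y_0}+\frac\alpha{y_1},\qquad1-\theta=\frac{(1-\alpha)y}{y_0},\qquad\theta=\frac{\alpha y}{y_1}.$$
The two weights add up to $1$. Moreover $(1-\theta)y_0+\theta y_1=(1-\alpha)y+\alpha y=y$ and $(1-\theta)s_0y_0+\theta s_1y_1=y\,((1-\alpha)s_0+\alpha s_1)=sy$. Hence, if $x_i=z_i+y_i\hat n\in S_{s_i}$ for $i=0,1$, then $x=(1-\theta)x_0+\theta x_1$ has $y$-value $y$ and $y_k(x)\ge(1-\theta)s_0d_ky_0+\theta s_1d_ky_1=sd_ky$, so $x\in S_s$. Since $g$ is log-concave, PL on $M$ applies with $h=\mathbf 1_{Z_s(y)}g(\cdot+y\hat n)$, $h_i=\mathbf 1_{Z_{s_i}(y_i)}g(\cdot+y_i\hat n)$ and gives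
$$f_s(y)\ge f_{s_0}(y_0)^{1-\theta}f_{s_1}(y_1)^\theta. \tag{12}$$

*Mass parametrization.* Write $f_i=f_{s_i}$. As $S_{s_i}$ is convex, PL on $M$ with points of $S_{s_i}$ at two heights shows that $f_i$ is log-concave on $[0,\infty)$. By (8) it is positive near $0$. So there is $Y_i\in(0,\infty]$ such that $f_i$ is positive and continuous on $(0,Y_i)$ and zero beyond $Y_i$. Then
$$A_i(y)=\int_y^\infty f_i(y')\frac{dy'}{y'}$$
is finite for $y>0$ by (7), is $C^1$ on $(0,Y_i)$ with derivative $-f_i(y)/y\ne0$, tends to $\infty$ as $y\to0$ and to $0$ as $y\to Y_i$. So it is a decreasing bijection $(0,Y_i)\to(0,\infty)$. Let $y_i(u)=A_i^{-1}(u)$, $u>0$. Then $-y_i'/y_i=1/f_i(y_i)$, i.e. $(1/y_i)'=\frac1{y_i}\cdot\frac1{f_i(y_i)}$. Let $y(u),\theta(u)$ be the numbers defined above from $y_0(u),y_1(u)$. Then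
$$-\frac{y'}y=y\Big(\frac1y\Big)'=\frac{(1-\alpha)y}{y_0}\cdot\frac1{f_0(y_0)}+\frac{\alpha y}{y_1}\cdot\frac1{f_1(y_1)}=\frac{1-\theta}{f_0(y_0)}+\frac\theta{f_1(y_1)} .$$
In particular $y(u)$ is decreasing. Substituting $y'=y(u')$ for $u'\in(0,u)$, which may cover only part of $(y(u),\infty)$, we get
$$\int_{y(u)}^\infty f_s\,\frac{dy'}{y'}\ \ge\ \int_0^uf_s(y(u'))\Big[\frac{1-\theta}{f_0(y_0)}+\frac\theta{f_1(y_1)}\Big]du'\ \ge\ u, \tag{13}$$
with $\theta,y_0,y_1$ taken at $u'$. Indeed, by weighted AM–GM the bracket is at least $f_0(y_0)^{-(1-\theta)}f_1(y_1)^{-\theta}$, so by (12) the middle integrand is at least $1$ for every $u'$.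

*Asymptotics.* For $r\in[0,1]$ and $y\to0$, (8) and the definition of $E$ give
$$\int_y^\infty f_r\,\frac{dy'}{y'}=m_0\int_y^1\frac{dy'}{y'}+E(r)-\int_0^y(f_r-m_0)\frac{dy'}{y'}=-m_0\log y+E(r)+o(1). \tag{14}$$
For $r=s_i$ and $y=y_i(u)$, $u\to\infty$, the left side is $u$, so $\frac1{y_i(u)}=e^{u/m_0}W(s_i)(1+o(1))$. Hence
$$\frac1{y(u)}=e^{u/m_0}\big[(1-\alpha)W(s_0)+\alpha W(s_1)\big](1+o(1)).$$
By (14) with $r=s$, the left side of (13) is
$$m_0\log\frac1{y(u)}+E(s)+o(1)=u+m_0\log\big[(1-\alpha)W(s_0)+\alpha W(s_1)\big]+E(s)+o(1). \tag{15}$$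
Since it is at least $u$, letting $u\to\infty$ gives $E(s)\ge-m_0\log[(1-\alpha)W(s_0)+\alpha W(s_1)]$, i.e. $W(s)\le(1-\alpha)W(s_0)+\alpha W(s_1)$.

**Step 4: the inequality of Lemma 2.** *Purpose: to combine convexity with (11).* A convex function lies above its one-sided end tangents, so
$$W(1)\ge W(0)+W'(0^+)=W(0)\frac{N_{11}}{\kappa_{12}},\qquad W(0)\ge W(1)-W'(1^-)=W(1)\frac{N_{22}}{\kappa_{12}}.$$
All quantities are positive by (E). Multiplying, $N_{11}N_{22}\le\kappa_{12}^2$.

## 11. Equality forces $F_1=RF_2$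

Let $N_{11}N_{22}=\kappa_{12}^2$.

**Step 5: the mass parametrizations agree.** *Purpose: to turn equality of numbers into equality of slice masses.* Both inequalities in Step 4 are equalities, so $W(1)-W(0)=W'(0^+)$. For $0<s<1$ convexity gives $W'(0^+)\le\frac{W(s)-W(0)}s\le W(1)-W(0)$, so $W$ is affine. Use Step 3 with $s_0=0$, $s_1=1$, $\alpha=\frac12$, $s=\frac12$. Now $W(\frac12)=\frac12(W(0)+W(1))$, so by (15) the left side of (13) minus $u$ tends to $0$ as $u\to\infty$. The middle term of (13) minus $u$ is the integral over $(0,u)$ of a nonnegative function; it is nondecreasing in $u$ and bounded by a quantity tending to $0$. So it vanishes, and the middle integrand equals $1$ for a.e. $u'$. Hence for a.e. $u$ there is equality in AM–GM and in (12):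
$$f_0(y_0)=f_1(y_1)=f_s(y).$$
(Here $f_0,f_1$ are indeed $f_{s_0},f_{s_1}$.) Then $(\log y_0)'=-1/f_0(y_0)=-1/f_1(y_1)=(\log y_1)'$ a.e., hence everywhere by continuity, and $y_1(u)=\chi y_0(u)$ with a constant $\chi>0$.

Suppose $\chi\ne1$. For all $x_i=z_i+y_i\hat n$ we have $|x_0-x_1|\ge|y_0-y_1||\hat n|>0$, as $\hat n\perp M$. So (3) improves the hypothesis of PL behind (12) by the constant factor $\exp(\frac c2\theta(1-\theta)|y_0-y_1|^2|\hat n|^2)>1$. As $f_i(y_i)>0$, (12) is strict for every $u$, a contradiction. So $\chi=1$, $y_0=y_1=y$, $\theta=\frac12$, $Y_0=Y_1=:Y$. Since $u\mapsto y(u)$ is a $C^1$ bijection onto $(0,Y)$ with nonvanishing derivative, for a.e. $y\in(0,Y)$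
$$f_0(y)=f_1(y)=f_{1/2}(y)>0 .$$

**Step 6: the slices agree.** *Purpose: to use the strong concavity in (3) inside one slice.* Fix such a $y$. Let $h_i=\mathbf 1_{Z_i(y)}\,g(\cdot+y\hat n)$ for $i=0,1$, $h=\mathbf 1_{Z_{1/2}(y)}\,g(\cdot+y\hat n)$, and $c'=c/8$. Let $\psi$ be a bounded $1$-Lipschitz function on $M$ and $\varepsilon>0$. From $(|z_0-z_1|-\frac\varepsilon2)^2\ge0$,
$$|z_0-z_1|^2\ge\varepsilon|z_0-z_1|-\tfrac{\varepsilon^2}4\ge\varepsilon(\psi(z_0)-\psi(z_1))-\tfrac{\varepsilon^2}4 .$$
So (3) with $\theta=\frac12$, whose last term is $c'|z_0-z_1|^2$, gives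
$$h\big(\tfrac{z_0+z_1}2\big)\ge e^{-c'\varepsilon^2/4}\big(h_0(z_0)e^{2c'\varepsilon\psi(z_0)}\big)^{1/2}\big(h_1(z_1)e^{-2c'\varepsilon\psi(z_1)}\big)^{1/2}.$$
Apply PL, divide by the common value $f_0(y)=f_1(y)=f_{1/2}(y)$, and take logarithms. With $\mathbb E_i$ the expectation for the probability density $h_i/f_i(y)$,
$$0\ge-\tfrac{c'\varepsilon^2}4+\tfrac12\log\mathbb E_0e^{2c'\varepsilon\psi}+\tfrac12\log\mathbb E_1e^{-2c'\varepsilon\psi}=c'\varepsilon(\mathbb E_0\psi-\mathbb E_1\psi)+O(\varepsilon^2).$$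
Divide by $\varepsilon$ and let $\varepsilon\downarrow0$: $\mathbb E_0\psi\le\mathbb E_1\psi$. With $-\psi$ in place of $\psi$ we get equality. Bounded Lipschitz functions determine a measure, so $h_0=h_1$ a.e. Since $g>0$, $Z_0(y)=Z_1(y)$ up to a null set.

**Step 7: the facets agree.** *Purpose: to pass from slices to the sets.* Step 6 holds for a.e. $y\in(0,Y)$, and for $y>Y$ both slices are null, because $f_0(y)=f_1(y)=0$. By Fubini, $S_0=F_1$ and $S_1=RF_2$ agree up to a null set of $P_1$. Both are closed and convex with nonempty interior in $P_1$, so each is the closure of its interior. An interior point of one that is missing from the other would have a whole neighborhood missing from it, a set of positive measure. So the interior of each lies in the other, and $F_1=RF_2$. This proves Lemma 2, and with it Theorems 3, 1 and 2. $\square$
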